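\title{The von Neumann algebra of a Bergman space multiplier is abelian when it is finite dimensional}

\begin{abstract}
For a bounded holomorphic function $\phi$ on the unit disk, let $\mathcal V^*(\phi)$ be the algebra of bounded operators on the Bergman space that commute with multiplication by $\phi$ and with its adjoint. We prove the conjecture that $\mathcal V^*(\phi)$ is abelian whenever it is finite dimensional. More precisely, in that case $\phi=\psi\circ B$ for a finite Blaschke product $B$ and a bounded holomorphic function $\psi$, and $\mathcal V^*(\phi)=\mathcal V^*(B)$. The proof represents each element of $\mathcal V^*(\phi)$ by a locally constant function on the Riemann surface of local inverses of $\phi$, determines the components on which such a function can be nonzero, and builds $B$ from these components. We also identify $B$ as the largest finite Blaschke right factor of $\phi$, extend the theorem to families of functions, and give a nonconstant $\phi$ for which $\mathcal V^*(\phi)$ contains a non-unitary isometry.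
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\mathbb D$ be the open unit disk and $dA$ Lebesgue area measure. The Bergman space $L^2_a$ is the Hilbert space of holomorphic functions $f$ on $\mathbb D$ with $\|f\|^2=\int_{\mathbb D}|f|^2\,dA<\infty$ and inner product $\langle f,g\rangle=\int_{\mathbb D}f\bar g\,dA$. A function $\phi\in H^\infty$, that is, a bounded holomorphic function on $\mathbb D$, defines the bounded operator $M_\phi f=\phi f$ on $L^2_a$. We study the von Neumann algebra
\[
\mathcal V^*(\phi)=\{M_\phi,M_\phi^*\}',
\]
which consists of all bounded operators on $L^2_a$ that commute with $M_\phi$ and with $M_\phi^*$. Equivalently, $S\in\mathcal V^*(\phi)$ if and only if both $S$ and $S^*$ commute with $M_\phi$.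

This algebra records how $M_\phi$ splits into orthogonal pieces. A closed subspace $M$ \emph{reduces} $M_\phi$ if $M$ and $M^\perp$ are invariant under $M_\phi$, and this happens exactly when the orthogonal projection $P_M$ lies in $\mathcal V^*(\phi)$. Minimal reducing subspaces correspond to minimal projections, and $M_\phi$ is \emph{irreducible} if $\mathcal V^*(\phi)=\mathbb CI$. Suppose that $\mathcal V^*(\phi)$ is finite dimensional, so that it is a direct sum of full matrix algebras. A block of size at least $2$ contains a partial isometry that carries one reducing subspace onto an orthogonal one and commutes with $M_\phi$. Conversely, a unitary equivalence $U$ between the restrictions of $M_\phi$ to orthogonal reducing subspaces $M,M'\neq0$ gives the element $UP_M$ of $\mathcal V^*(\phi)$, which does not commute with $P_M$. So a finite-dimensional $\mathcal V^*(\phi)$ is abelian exactly when no piece of $M_\phi$ occurs twice.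

If $\phi$ is constant, $\mathcal V^*(\phi)$ is the infinite-dimensional algebra of all bounded operators. The first informative case is $\phi=z^N$. Since $\|z^n\|^2=\pi/(n+1)$ and the monomials are orthogonal,
\[
M_\phi^*M_\phi\,z^n=\frac{n+1}{n+N+1}\,z^n ,
\]
and these eigenvalues are distinct. An operator $S\in\mathcal V^*(z^N)$ commutes with $M_\phi^*M_\phi$, so $Sz^n=s_nz^n$, and it commutes with $M_\phi$, so $s_{n+N}=s_n$. Every such diagonal operator lies in $\mathcal V^*(z^N)$. Thus $\mathcal V^*(z^N)$ is abelian of dimension $N$. It is spanned by the $N$ operators $f\mapsto(f\circ\rho)\rho'$ with $\rho(z)=\omega z$, $\omega^N=1$, which send $z^n$ to $\omega^{n+1}z^n$. The maps $\rho$ are the solutions of $\phi\circ\rho=\phi$, and this is the description that generalizes. The Bergman norm matters here. In the Hardy space, where the monomials are orthonormal, the unitary that exchanges $z^{2k}$ and $z^{2k+1}$ commutes with multiplication by $z^2$ but not with the projection onto even functions.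

Two known results, quoted in \cite{book}, point in the same direction as this example. For a finite Blaschke product $B$ the algebra $\mathcal V^*(B)$ is abelian. For an interpolating Blaschke product $B$, all minimal reducing subspaces $M$ of $M_B$ with $\dim M\ominus BM=1$ (if there are any) are pairwise orthogonal, and the projection onto each of them lies in the center of $\mathcal V^*(B)$. Conjecture 4.4.8 of \cite{book} states:
\begin{quote}
\emph{If $\dim\mathcal V^*(\phi)<\infty$, then $\mathcal V^*(\phi)$ is abelian.}
\end{quote}
The example suggests a reason to believe it. If the elements of $\mathcal V^*(\phi)$ come from solutions of $\phi\circ\rho=\phi$, then finite dimension should mean that only finitely many solutions matter, and finitely many solutions that respect the boundary of the disk should be those of a finite Blaschke product. We prove that this is what happens.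

\begin{theorem}\label{thm:main}
Let $\phi\in H^\infty$ with $\dim\mathcal V^*(\phi)<\infty$. Then there are a nonconstant finite Blaschke product $B$ and $\psi\in H^\infty$ with $\phi=\psi\circ B$ and $\mathcal V^*(\phi)=\mathcal V^*(B)$. In particular, $\mathcal V^*(\phi)$ is abelian.
\end{theorem}

Nothing is assumed about $\phi$ beyond boundedness: its fibers may be infinite, and it need not have any regularity at the circle. The proof is self-contained and includes a direct argument for the commutativity of $\mathcal V^*(B)$. Section~\ref{sec:model} shows the method on a quadratic polynomial and outlines the proof, which occupies Sections \ref{sec:prelim}--\ref{sec:abelian}. Section~\ref{sec:complements} contains complements that the proof yields at little cost: a converse and a characterization of $B$, a version for families of functions, and the case of one finite fiber. Section~\ref{sec:example} shows that the dimension hypothesis cannot be dropped, even for nonconstant $\phi$.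

\section{A quadratic model and the plan of the proof}\label{sec:model}

Let $\phi(z)=z^2+tz$ with $0\le t<2$. The equation $\phi(z')=\phi(z)$ has the solutions $z'=z$ and $z'=\iota(z)=-t-z$. The second solution lies in $\mathbb D$ exactly when $z$ lies in the lens $L=\mathbb D\cap\iota(\mathbb D)$, a convex open set that contains the critical point $-t/2$. Note that $\phi'(\iota(z))=-\phi'(z)$.

Let $S\in\mathcal V^*(\phi)$. We borrow one fact from Section~\ref{sec:fiber} (Proposition~\ref{prop:fiber}): for almost every $w$ there is a matrix $W_S$, indexed by the fiber $\phi^{-1}(w)$, such that $(Sh)(z)/\phi'(z)=\sum_{z'}W_S(z,z')h(z')/\phi'(z')$ for all polynomials $h$ and all $z$ in the fiber, and $W_{S^*}$ is the adjoint matrix of $W_S$. For almost every $z\in L$ this reads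
\begin{equation}\label{eq:model}
(Sh)(z)=\alpha(z)\,h(z)-\beta(z)\,h(\iota(z)),\qquad \alpha(z)=W_S(z,z),\quad \beta(z)=W_S(z,\iota(z)).
\end{equation}

\emph{The entries are holomorphic.} To isolate an entry, test \eqref{eq:model} on a function that vanishes at one of the two points. The function $h(\zeta)=\zeta+z+t$ vanishes at $\iota(z)$ and equals $2z+t$ at $z$; the function $h(\zeta)=\zeta-z$ vanishes at $z$ and equals $-(2z+t)$ at $\iota(z)$. With $u=S1$ and $v=S\zeta$ we get
\[
(2z+t)\,\alpha(z)=v(z)+(z+t)\,u(z),\qquad (2z+t)\,\beta(z)=v(z)-z\,u(z).
\]
So $\alpha$ and $\beta$ agree almost everywhere with holomorphic functions on $L\setminus\{-t/2\}$.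

\emph{The entries are constant.} The same holds for the entries $\alpha_*,\beta_*$ of $S^*$, and $\alpha_*(z)=\overline{\alpha(z)}$, $\beta_*(\iota(z))=\overline{\beta(z)}$. Hence $\alpha$ and $\beta$ are holomorphic and antiholomorphic on a connected set, so they are constants. By the identity theorem, $Sh=\alpha h-\beta\,h\circ\iota$ on all of $\mathbb D$ for every polynomial $h$.

\emph{Which solutions survive.} If $t=0$, the map $f\mapsto -f(-z)$ is unitary and $\mathcal V^*(\phi)$ is spanned by it and $I$; Theorem~\ref{thm:main} holds with $B=z^2$. If $0<t<2$, take $h=\zeta^n$ and evaluate at $z_0=1-t/2\in\mathbb D$. Since $\|\zeta^n\|\to0$, we have $(S\zeta^n)(z_0)\to0$; also $z_0^n\to0$, while $|\iota(z_0)|=1+t/2>1$. Hence $\beta=0$ and $S=\alpha I$; the theorem holds with $B=z$. The solution $\iota$ is discarded because $\iota(z)$ reaches the circle while $z$ stays inside the disk.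

The general proof follows these steps and adds two more.
\begin{enumerate}
\item Elements of $\mathcal V^*(\phi)$ act fiber by fiber, also when the fibers are infinite (Section~\ref{sec:fiber}).
\item The matrix entries form a function $c_S$ on the Riemann surface $X$ of pairs $(z,z')$ with $\phi(z)=\phi(z')$, and $c_S$ is constant on each component. The test functions are the difference quotients $G_a(\zeta)=(\phi(\zeta)-\phi(a))/(\zeta-a)$; the two functions used above are $G_z$ and $G_{\iota(z)}$ (Section~\ref{sec:surface}).
\item The constant vanishes unless $z$ and $z'$ approach the circle together along the component. Conversely, each component with this property defines an element of $\mathcal V^*(\phi)$. So finite dimension means finitely many such components (Section~\ref{sec:admissible}).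
\item These components form an equivalence relation, and when they are finite in number, the classes are the fibers of a finite Blaschke product $B$ (Section~\ref{sec:blaschke}).
\item Near the circle, $B$ is a cyclic covering of an annulus, so all fiber matrices are polynomials in one cyclic permutation (Section~\ref{sec:abelian}).
\end{enumerate}

\section{Conventions and standard facts}\label{sec:prelim}

From now on $\phi\in H^\infty$ is nonconstant; by the remark on constants in Section~\ref{sec:intro}, this is automatic in Theorem~\ref{thm:main}. A subset of a domain $U\subset\mathbb C$ is \emph{discrete in $U$} if it has no accumulation point in $U$, that is, if it meets each compact subset of $U$ in a finite set. The set $Z=\{z\in\mathbb D:\phi'(z)=0\}$ and all fibers $\phi^{-1}(w)$ are discrete in $\mathbb D$. We use the following facts.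

\begin{enumerate}
\item[(F1)] \emph{Kernels.} With $K_z(\zeta)=\pi^{-1}(1-\bar z\zeta)^{-2}$ one has $f(z)=\langle f,K_z\rangle$ for $f\in L^2_a$. The map $z\mapsto K_z$ is norm continuous and the $K_z$ span a dense subspace. Hence norm-bounded families are locally uniformly bounded, and a norm-bounded sequence tends to $0$ weakly if and only if it tends to $0$ pointwise; by Montel's theorem it then tends to $0$ locally uniformly.
\item[(F2)] \emph{Approximation.} Let $\mathcal P$ be the countable set of polynomials with coefficients in $\mathbb Q(i)$. It is dense in $L^2_a$. Every $h\in H^\infty$ is the pointwise limit of a uniformly bounded sequence in $\mathcal P$: take $r_k\uparrow1$ and $p_k\in\mathcal P$ with $|p_k(\zeta)-h(r_k\zeta)|\le1/k$ on $\mathbb D$. By dominated convergence, $p_k\to h$ in $L^2_a$ as well.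
\item[(F3)] \emph{Area formula.} The set $\mathbb D\setminus Z$ is a countable union of disks on which $\phi$ is biholomorphic onto its image, with real Jacobian $|\phi'|^2$. Therefore preimages of null sets under $\phi$ are null, and for $h\in L^1(\mathbb D)$ and bounded Borel $\chi$ (or for $h,\chi\ge0$ Borel)
\[
\int_{\mathbb D}(\chi\circ\phi)\,h\,dA=\int_{\mathbb C}\chi(w)\sum_{z\in\phi^{-1}(w)}\frac{h(z)}{|\phi'(z)|^2}\,dA(w).
\]
The countable set $\phi(Z)$ is ignored on the right.
\item[(F4)] \emph{Discrete sets.} If $A$ is discrete in a domain $U$, then $A$ is countable, $U\setminus A$ is a domain, and a holomorphic function on $U\setminus A$ that is bounded near each point of $A$ extends holomorphically to $U$ (Riemann).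
\item[(F5)] \emph{Finite Blaschke products.} Put $b_\lambda(\zeta)=(\lambda-\zeta)/(1-\bar\lambda\zeta)$ for $\lambda\in\mathbb D$. A finite Blaschke product of degree $d\ge0$ is a unimodular constant times a product of $d$ factors $b_\lambda$. A holomorphic function $b$ on $\mathbb D$ is a finite Blaschke product if and only if $|b(z)|\to1$ as $|z|\to1$. (For the ``if'' part: $b$ has finitely many zeros; divide by the Blaschke product with these zeros and apply the maximum principle to the quotient and its reciprocal.) If $d\ge1$, then $b$ maps $\mathbb D$ to $\mathbb D$, takes each value in $\mathbb D$ exactly $d$ times with multiplicity, has finitely many critical points, and is proper: preimages of compact subsets of $\mathbb D$ are compact. Degrees multiply under composition, and the products of degree $1$ form the group $\mathrm{Aut}(\mathbb D)$.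
\item[(F6)] \emph{Coverings.} A proper local homeomorphism from a nonempty Hausdorff space to a plane domain is a covering with a finite number $n\ge1$ of sheets. A connected $N$-sheeted covering of an annulus corresponds to the subgroup $N\mathbb Z$ of the fundamental group $\mathbb Z$; this subgroup is normal, so the deck group is cyclic of order $N$ and acts simply transitively on each fiber.
\item[(F7)] \emph{Unitaries.} Every element of a von Neumann algebra is a linear combination of four unitaries of the algebra: split it into self-adjoint parts, and write a self-adjoint contraction $T$ as $\frac12(U+U^*)$ with $U=T+i(I-T^2)^{1/2}$.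
\end{enumerate}

Two lemmas on factorization will be used several times.

\begin{lemma}\label{lem:factor}
Let $b$ be a nonconstant finite Blaschke product and $g\in H^\infty$. Suppose that $g$ is constant on $b^{-1}(b(z))$ for all $z$ outside a countable set. Then $g=\psi\circ b$ with $\psi\in H^\infty$. If $g$ is a finite Blaschke product, so is $\psi$.
\end{lemma}

\begin{proof}
Let $d=\deg b$ and let $V$ be the finite set of critical values of $b$. For $\eta\in\mathbb D\setminus V$ let $\psi(\eta)$ be the average of $g$ over the $d$ points of $b^{-1}(\eta)$. Over $\mathbb D\setminus V$ the map $b$ is a $d$-sheeted covering by (F5) and (F6), so $\psi$ is locally the average of $g$ composed with $d$ holomorphic branches of $b^{-1}$. Thus $\psi$ is holomorphic and bounded by $\|g\|_\infty$, and it extends to $\mathbb D$ by (F4). By hypothesis $\psi(b(z))=g(z)$ off a countable set, hence everywhere. Let $g$ be a finite Blaschke product and $|\eta_k|\to1$. Choose $z_k$ with $b(z_k)=\eta_k$. Then $|z_k|\to1$, because $b$ maps compact subsets of $\mathbb D$ to compact subsets of $\mathbb D$, and so $|\psi(\eta_k)|=|g(z_k)|\to1$. Now apply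 (F5).
\end{proof}

\begin{lemma}\label{lem:inclusion}
If $g=\psi\circ b$ with $\psi\in H^\infty$ and $b$ a nonconstant finite Blaschke product, then $\mathcal V^*(b)\subset\mathcal V^*(g)$.
\end{lemma}

\begin{proof}
Let $S\in\mathcal V^*(b)$. Then $S$ and $S^*$ commute with $M_{p\circ b}=p(M_b)$ for all polynomials $p$. Take $p_k\to\psi$ as in (F2). By dominated convergence $(p_k\circ b)f\to gf$ in $L^2_a$ for each $f$, so $S$ and $S^*$ commute with $M_g$.
\end{proof}

\section{Action on the fibers}\label{sec:fiber}

A priori the value $(Sf)(z)$ depends on the whole function $f$. We show that for $S\in\mathcal V^*(\phi)$ it depends only on the values of $f$ on the fiber through $z$. The area formula dictates the normalization. For $w\in\phi(\mathbb D)\setminus\phi(Z)$ let $\ell^2(w)=\ell^2(\phi^{-1}(w))$, and for $f\in L^2_a$ put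
\[
F_f(w)=\Bigl(\frac{f(z)}{\phi'(z)}\Bigr)_{z\in\phi^{-1}(w)} .
\]
By (F3), $\int\|F_f(w)\|^2\,dA(w)=\|f\|^2$. ``Almost every $w$'' always refers to $w\in\phi(\mathbb D)$. Call $w\in\phi(\mathbb D)\setminus\phi(Z)$ \emph{good} if $F_p(w)\in\ell^2(w)$ for all $p\in\mathcal P$. Since $\mathcal P$ is countable, almost every $w$ is good.

For $a\in\mathbb D$ let
\[
G_a(\zeta)=\frac{\phi(\zeta)-\phi(a)}{\zeta-a}.
\]
This function lies in $H^\infty$, equals $\phi'(a)$ at $a$, and vanishes at all other points of the fiber through $a$. It separates $a$ from the rest of its fiber, however large the fiber is; this is the main use of the boundedness of $\phi$.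

\begin{lemma}\label{lem:total}
If $w$ is good, then $\{F_p(w):p\in\mathcal P\}$ is dense in $\ell^2(w)$.
\end{lemma}

\begin{proof}
The set is a vector space over $\mathbb Q(i)$, so its closure is a closed complex subspace. Let $c\in\ell^2(w)$ be orthogonal to it. Since $F_1(w)\in\ell^2(w)$, we have $\sum_z|c_z|/|\phi'(z)|<\infty$. By (F2) and dominated convergence, the relation $\sum_z\bar c_z\,h(z)/\phi'(z)=0$ passes from $h\in\mathcal P$ to all $h\in H^\infty$. The choice $h=G_{z_0}$ with $z_0\in\phi^{-1}(w)$ gives $c_{z_0}=0$.
\end{proof}

\begin{proposition}\label{prop:fiber}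
For each $S\in\mathcal V^*(\phi)$ there are a null set $N_S\supset\phi(Z)$ and bounded operators $W_S(w)$ on $\ell^2(w)$, $w\in\phi(\mathbb D)\setminus N_S$, with matrix entries $W_S(z,z')$, such that the following hold.
\begin{enumerate}
\item[(a)] For each $f\in L^2_a$, $F_{Sf}(w)=W_S(w)F_f(w)$ for almost every $w$. This property determines $W_S(w)$ for almost every $w$.
\item[(b)] $W_{S^*}(w)=W_S(w)^*$ and $W_{ST}(w)=W_S(w)W_T(w)$ for almost every $w$, for $S,T\in\mathcal V^*(\phi)$.
\item[(c)] For all $w\in\phi(\mathbb D)\setminus N_S$, all $z\in\phi^{-1}(w)$ and all $h\in H^\infty$,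
\begin{equation}\label{eq:fiber}
(Sh)(z)=\sum_{z'\in\phi^{-1}(w)}W_S(z,z')\,\frac{\phi'(z)}{\phi'(z')}\,h(z'),
\end{equation}
and the series converges absolutely.
\end{enumerate}
\end{proposition}

\begin{proof}
Uniqueness in (a) follows from Lemma~\ref{lem:total}: two families with property (a) agree on all $F_p(w)$, $p\in\mathcal P$, for almost every $w$.

The difficulty in the existence part is to see that $F_p(w)\mapsto F_{Sp}(w)$ is well defined and bounded on a single fiber. For a unitary this comes from an identity that can be localized in $w$. Let $U\in\mathcal V^*(\phi)$ be unitary and $f,g\in L^2_a$. For $m,n\ge0$,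
\[
\langle\phi^mUf,\phi^nUg\rangle=\langle U\phi^mf,U\phi^ng\rangle=\langle\phi^mf,\phi^ng\rangle .
\]
By (F3) with $h=Uf\,\overline{Ug}-f\bar g$, the integrable function $w\mapsto\langle F_{Uf}(w),F_{Ug}(w)\rangle-\langle F_f(w),F_g(w)\rangle$ on the bounded set $\phi(\mathbb D)$ integrates to zero against all $w^m\bar w^n$. By the Stone--Weierstrass theorem it integrates to zero against all continuous functions on the closure of $\phi(\mathbb D)$, so it vanishes almost everywhere. Hence for almost every good $w$ we have $\langle F_{Up}(w),F_{Uq}(w)\rangle=\langle F_p(w),F_q(w)\rangle$ for all $p,q\in\mathcal P$. For such $w$ the map $F_p(w)\mapsto F_{Up}(w)$ is well defined, $\mathbb Q(i)$-linear and isometric, and by Lemma~\ref{lem:total} it extends to a complex linear isometry $W_U(w)$ of $\ell^2(w)$. If $p_k\to f$ in $L^2_a$, then $\int\|F_{p_k-f}\|^2dA\to0$ and $\int\|F_{Up_k-Uf}\|^2dA\to0$, so along a subsequence $F_{p_k}(w)\to F_f(w)$ and $F_{Up_k}(w)\to F_{Uf}(w)$ for almost every $w$. This proves (a) for $U$. Applying it to $f=U^*p$ gives $F_p=W_UF_{U^*p}=W_UW_{U^*}F_p$ almost everywhere, so $W_UW_{U^*}=I$ almost everywhere.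 An isometry with a right inverse is unitary, and so $W_{U^*}=W_U^{-1}=W_U^*$.

For general $S$ write $S=\sum_j\gamma_jU_j$ with unitaries $U_j\in\mathcal V^*(\phi)$ by (F7), and put $W_S=\sum_j\gamma_jW_{U_j}$. Then (a) holds. By uniqueness, $W_{S^*}=\sum_j\bar\gamma_jW_{U_j^*}=W_S^*$, and $W_{ST}F_p=F_{STp}=W_SF_{Tp}=W_SW_TF_p$ gives $W_{ST}=W_SW_T$.

For (c), choose $N_S$ so that each $w\notin N_S$ is good and satisfies $F_{Sp}(w)=W_S(w)F_p(w)$ for all $p\in\mathcal P$. The $z$-th coordinate of this identity is \eqref{eq:fiber} for $h=p$. The row $(W_S(z,z'))_{z'}$ and the vector $F_1(w)$ lie in $\ell^2(w)$, so $\sum_{z'}|W_S(z,z')|/|\phi'(z')|<\infty$. For $h\in H^\infty$ take $p_k\to h$ as in (F2). Then $(Sp_k)(z)\to(Sh)(z)$ by (F1), and the right sides converge by dominated convergence.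
\end{proof}

The step through (F7) is where commutation with $M_\phi^*$ enters: the unitaries $U_j$ must themselves commute with $M_\phi$. The order of quantifiers in (c) is essential. The null set does not depend on $h$, so we may let $h$ depend on the fiber, as the next section does.

\section{The surface of local inverses}\label{sec:surface}

The entries $W_S(z,z')$ are indexed by pairs of points in a common fiber. These pairs form the set
\[
X=X_\phi=\{(z,z')\in\mathbb D^2:\ \phi(z)=\phi(z'),\ \phi'(z)\neq0,\ \phi'(z')\ne0\}.
\]
If $(a,a')\in X$, choose neighborhoods $V\ni a$ and $V'\ni a'$ in $\mathbb D\setminus Z$ that $\phi$ maps biholomorphically onto the same open set. Then $X\cap(V\times V')$ is the graph of the biholomorphic map $\rho=(\phi|_{V'})^{-1}\circ\phi|_V$, which satisfies $\phi\circ\rho=\phi$ and $\rho'(z)=\phi'(z)/\phi'(\rho(z))$. We call such a $\rho$ a \emph{local inverse}. Any continuous map $\tilde\rho$ with $\phi\circ\tilde\rho=\phi$ and $\tilde\rho(a)=a'$ coincides with $\rho$ near $a$. So $X$ is a second countable, possibly disconnected Riemann surface, the coordinate projections $p_1,p_2:X\to\mathbb D$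 are locally biholomorphic with countable fibers, and the components of $X$ are open and closed in $X$. We view a subset $C\subset X$ as a multivalued map and write
\[
C(K)=\{z':(z,z')\in C\text{ for some }z\in K\},\qquad C(z)=C(\{z\}),\qquad C^t=\{(z',z):(z,z')\in C\}.
\]
The swap $(z,z')\mapsto(z',z)$ is a biholomorphism of $X$, so $C^t$ is a component when $C$ is. For $S\in\mathcal V^*(\phi)$ define
\begin{equation}\label{eq:defc}
c_S(z,z')=\frac{(SG_{z'})(z)}{\phi'(z)},\qquad(z,z')\in X .
\end{equation}

\begin{proposition}\label{prop:constant}
Let $S\in\mathcal V^*(\phi)$.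
\begin{enumerate}
\item[(a)] $c_S(z,z')=W_S(z,z')$ whenever $\phi(z)\notin N_S$. The pairs with $\phi(z)$ outside a given null set are dense in $X$.
\item[(b)] $c_{S^*}(z',z)=\overline{c_S(z,z')}$ on $X$, and $c_S$ is constant on each component $C$ of $X$.
\item[(c)] The map $S\mapsto c_S$ is linear and injective.
\end{enumerate}
\end{proposition}

We write $c_S(C)$ for the value of $c_S$ on $C$.

\begin{proof}
(a) Take $h=G_{z'}$ in \eqref{eq:fiber}; only the term at $z'$ survives, and it equals $W_S(z,z')\phi'(z)$. In the chart $p_1$, the pairs with $\phi(z)$ in a null set form a null set by (F3), and the complement of a null set is dense.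

(b) We first show that $\Gamma(z,a)=(SG_a)(z)$ is holomorphic on $\mathbb D^2$. On the circle $|\zeta|=r>|a|$ we have $|G_a|\le2\|\phi\|_\infty/(r-|a|)$, so the maximum principle gives $\|G_a\|_\infty\le2\|\phi\|_\infty/(1-|a|)$. Hence $\Gamma(z,a)=\langle G_a,S^*K_z\rangle$ is locally bounded. It is holomorphic in $z$. For fixed $z$,
\[
\Gamma(z,a)=\int_{\mathbb D}G_a(\zeta)\,\overline{(S^*K_z)(\zeta)}\,dA(\zeta),
\]
where $S^*K_z$ is integrable and, for each $\zeta$, the function $a\mapsto G_a(\zeta)$ is holomorphic on $\mathbb D$ (its value at $a=\zeta$ is $\phi'(\zeta)$) and locally bounded uniformly in $\zeta$. By dominated convergence the integral is continuous in $a$, by Fubini's theorem its integrals over triangles vanish, and by Morera's theorem it is holomorphic in $a$. A locally bounded, separately holomorphic function is holomorphic (Osgood's lemma). So $c_S$ is holomorphic on $X$, and so is $(z,z')\mapsto c_{S^*}(z',z)$. By (a) and Proposition~\ref{prop:fiber}(b), the identity $c_{S^*}(z',z)=\overline{c_S(z,z')}$ holds on a dense set, hence on $X$. Thus $c_S$ and $\overline{c_S}$ are both holomorphic, and $c_S$ is locally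 constant.

(c) Linearity is visible in \eqref{eq:defc}. If $c_S=0$, then $W_S(w)=0$ for $w\notin N_S$, because all pairs in such a fiber lie in $X$. So $F_{Sp}=0$ almost everywhere and $Sp=0$ for $p\in\mathcal P$, and $S=0$.
\end{proof}

For an operator that commutes only with $M_\phi$, constancy fails: for $S=M_z$, formula \eqref{eq:defc} gives $c_S(z,z)=z$.

\section{Admissible components}\label{sec:admissible}

An element of $\mathcal V^*(\phi)$ is now a list of numbers, one for each component of $X$. We determine the components that can carry a nonzero number. The model of Section~\ref{sec:model} suggests the condition.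

\begin{definition}\label{def:admissible}
A component $C$ of $X$ is \emph{confined} if $C(K)$ is relatively compact in $\mathbb D$ for every compact $K\subset\mathbb D$. It is \emph{admissible} if $C$ and $C^t$ are confined. The set of admissible components is denoted by $\mathcal C$; it is closed under $C\mapsto C^t$.
\end{definition}

Thus $C$ is admissible when, along sequences in $C$, $|z|\to1$ if and only if $|z'|\to1$.

\subsection*{Geometry of confined components}

The next lemma says that a confined component is a finite covering of the disk off a discrete set. It also says that confinement need only be tested away from $Z$. We need this because \eqref{eq:defc} carries the factor $\phi'(z)$ and gives no control near critical points.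

\begin{lemma}\label{lem:geometry}
Let $C$ be a component of $X$ such that $C(K)$ is relatively compact in $\mathbb D$ for every compact $K\subset\mathbb D\setminus Z$. Then $C$ is confined, and there is a set $A(C)\supset Z$, discrete in $\mathbb D$, such that $p_1:C\cap p_1^{-1}(\mathbb D\setminus A(C))\to\mathbb D\setminus A(C)$ is a covering with a finite number $n(C)\ge1$ of sheets.
\end{lemma}

Concretely, each point of $\mathbb D\setminus A(C)$ has a neighborhood over which $C$ is the disjoint union of the graphs of $n(C)$ local inverses. In particular $C(z)$ has exactly $n(C)$ points for $z\notin A(C)$, and sums and products of $g(z')$ over $z'\in C(z)$ are holomorphic in $z\in\mathbb D\setminus A(C)$ when $g$ is holomorphic on $\mathbb D$.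

\begin{proof}
A sheet of $C$ can end over a point $z_*$ only if $z'$ escapes to the circle or runs into $Z$. The hypothesis excludes the first possibility off $Z$, so we remove the points where the second occurs. Let $A_0$ be the set of $z_*\in\mathbb D\setminus Z$ for which there are $(z_k,z_k')\in C$ with $z_k\to z_*$ and $z_k'\to z_*'\in Z$; then $\phi(z_*)=\phi(z'_*)$. Put $A=Z\cup A_0$.

\emph{Step 1: $A_0$ is discrete in $\mathbb D\setminus Z$.} Let $K\subset\mathbb D$ be compact, and suppose that $K$ has a neighborhood $O$ with $C(O)$ contained in a compact set $K'\subset\mathbb D$. Then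
\begin{equation}\label{eq:A0}
A_0\cap K\subset K\cap\phi^{-1}(\phi(Z\cap K')),
\end{equation}
and the right side is finite, because $Z\cap K'$ is finite and fibers are discrete. By hypothesis this applies to every compact $K\subset\mathbb D\setminus Z$. By (F4), applied twice, $A$ is countable and $\mathbb D\setminus A=(\mathbb D\setminus Z)\setminus A_0$ is a domain.

\emph{Step 2: the covering.} The map $p_1:C\cap p_1^{-1}(\mathbb D\setminus A)\to\mathbb D\setminus A$ is a local homeomorphism, and its domain is nonempty since $C\cap p_1^{-1}(A)$ is countable. It is proper. Indeed, let $(z_k,z'_k)\in C$ with $z_k$ in a compact subset of $\mathbb D\setminus A$. By hypothesis a subsequence converges to some $(z_*,z_*')\in\mathbb D^2$ with $z_*\notin A$. Then $z_*\notin Z$, and $z'_*\notin Z$ by the definition of $A_0$. So the limit lies in $X$, hence in the closed subset $C$. By (F6) the map is a covering with $n\ge1$ sheets.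

\emph{Step 3: $C$ is confined.} We need a maximum principle for $\max\{|z'|:z'\in C(z)\}$ across a point of $Z$, where the sheets may branch. Power sums provide it. For $k\ge0$ let $s_k(z)=\sum_{z'\in C(z)}(z')^k$, a holomorphic function on $\mathbb D\setminus A$ bounded by $n$. By (F4) it extends first across $A_0$ to $\mathbb D\setminus Z$ and then across $Z$ to $\mathbb D$. Let $z_1\in Z$, and let $\Delta$ be an open disk about $z_1$ with $\overline\Delta\subset\mathbb D$ whose boundary circle avoids the countable set $A$. By hypothesis there is $r\in(0,1)$ with $|z'|\le r$ for $z'\in C(\partial\Delta)$. So $|s_k|\le nr^k$ on $\partial\Delta$, hence on $\Delta$. For $z\in\Delta\setminus A$ with $C(z)=\{z_1',\dots,z_n'\}$ and small $|x|$,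
\[
\sum_{k\ge0}s_k(z)\,x^k=\sum_{j=1}^n\frac1{1-z_j'x}.
\]
The left side converges for $|x|<1/r$. The right side has a pole at $1/z_j'$ for each $z'_j\ne0$, since the $z_j'$ are distinct. Hence $|z_j'|\le r$ for all $j$. If $(z,z')\in C$ with $z\in\Delta\cap A_0$, then near this point $C$ is the graph of a local inverse $\rho$, and $|z'|=|\rho(z)|\le r$ by continuity. So $C(\Delta)\subset\{|z'|\le r\}$. A compact $K\subset\mathbb D$ is covered by finitely many such disks, one about each point of $K\cap Z$, and a compact subset of $\mathbb D\setminus Z$. Thus $C$ is confined.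

\emph{Step 4.} Now \eqref{eq:A0} applies to every compact $K\subset\mathbb D$, so $A(C)=A$ is discrete in $\mathbb D$.
\end{proof}

The simplest admissible components are graphs.

\begin{lemma}\label{lem:graph}
Let $\beta$ be a finite Blaschke product with $\phi\circ\beta=\phi$ (necessarily nonconstant, as $\phi$ is). Then $\Gamma_\beta=\{(z,\beta(z)):z\in\mathbb D\setminus Z\}$ is an admissible component with $n(\Gamma_\beta)=1$, and $\phi'(z)/\phi'(z')=\beta'(z)$ on it. In particular the diagonal $\Gamma_{\mathrm{id}}$ is admissible.
\end{lemma}

\begin{proof}
From $\phi'=(\phi'\circ\beta)\beta'$ we see that $\phi'(\beta(z))\neq0$ for $z\notin Z$, so $\Gamma_\beta\subset X$, and we get the formula for the quotient. The set $\Gamma_\beta$ is connected by (F4), closed in $X$ by continuity of $\beta$, and open in $X$ because $\beta$ coincides near each $z\notin Z$ with the local inverse through $(z,\beta(z))$. For compact $K$, the sets $\Gamma_\beta(K)\subset\beta(K)$ and $\Gamma_\beta^t(K)\subset\beta^{-1}(K)$ are relatively compact in $\mathbb D$ by (F5).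
\end{proof}

\subsection*{Only admissible components occur}

We want to show that $c_S$ vanishes on a component along which $z'$ tends to the circle while $z$ stays inside. By \eqref{eq:defc} it would suffice that $G_a\to0$ weakly as $|a|\to1$. This is false: $G_a(\zeta)\to0$ for all $\zeta$ would force $\phi(a)\to\phi(\zeta)$ for all $\zeta$. But \eqref{eq:fiber} lets us replace $G_a$ by any bounded function with the same values on the fiber. We give up holomorphy in $a$, which has served its purpose, and gain decay:
\[
H_a(\zeta)=G_a(\zeta)\,\frac{1-|a|^2}{1-\bar a\zeta}.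
\]

\begin{proposition}\label{prop:only}
If $S\in\mathcal V^*(\phi)$ and $c_S(C)\ne0$, then $C$ is admissible.
\end{proposition}

\begin{proof}
The function $H_a\in H^\infty$ equals $\phi'(a)$ at $a$ and vanishes on the rest of the fiber. So \eqref{eq:fiber} and Proposition~\ref{prop:constant}(a) give
\begin{equation}\label{eq:H}
c_S(z,z')\,\phi'(z)=(SH_{z'})(z)
\end{equation}
on a dense subset of $X$. The map $a\mapsto H_a$ is norm continuous into $L^2_a$ by bounded convergence, so $(z,a)\mapsto\langle SH_a,K_z\rangle$ is continuous and \eqref{eq:H} holds on all of $X$.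

The function $\phi-\phi(a)$ is bounded by $2\|\phi\|_\infty$ and vanishes at $a$, so the Schwarz lemma gives $|\phi(\zeta)-\phi(a)|\le2\|\phi\|_\infty|b_a(\zeta)|$. Therefore
\[
|H_a(\zeta)|\le2\|\phi\|_\infty\frac{1-|a|^2}{|1-\bar a\zeta|^2}=2\|\phi\|_\infty\,|b_a'(\zeta)| .
\]
Since $b_a\in\mathrm{Aut}(\mathbb D)$, we have $\int|b_a'|^2dA=\pi$, so the norms $\|H_a\|$ are bounded. Also $H_a\to0$ pointwise as $|a|\to1$. By (F1), $H_a\to0$ weakly, so $SH_a\to0$ weakly, and hence locally uniformly.

Let $K\subset\mathbb D\setminus Z$ be compact and suppose that $C(K)$ is not relatively compact in $\mathbb D$. Then there are $(z_k,z_k')\in C$ with $|z_k'|\to1$ and $z_k\to z_*\in K$. By \eqref{eq:H}, $c_S(C)\phi'(z_*)=\lim(SH_{z_k'})(z_k)=0$, which is impossible. So $C$ is confined by Lemma~\ref{lem:geometry}. Since $c_{S^*}(C^t)=\overline{c_S(C)}\neq0$, the same argument with $S^*$ shows that $C^t$ is confined.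
\end{proof}

\subsection*{Every admissible component occurs}

Formula \eqref{eq:fiber} tells us which operator should have $c=\mathbf 1_C$, the indicator function of $C$.

\begin{proposition}\label{prop:EC}
Let $C\in\mathcal C$. For $f\in L^2_a$ the function
\[
(E_Cf)(z)=\sum_{z'\in C(z)}f(z')\,\frac{\phi'(z)}{\phi'(z')},\qquad z\in\mathbb D\setminus A(C),
\]
extends holomorphically to $\mathbb D$. The operator $E_C$ is bounded on $L^2_a$ with $\|E_C\|\le\sqrt{n(C)n(C^t)}$, and $E_C^*=E_{C^t}$, $E_C\in\mathcal V^*(\phi)$, $c_{E_C}=\mathbf 1_C$. If $g\in H^\infty$ satisfies $g(z)=g(z')$ on $C$, then $E_C\in\mathcal V^*(g)$.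
\end{proposition}

\begin{proof}
The factor $J(z,z')=\phi'(z)/\phi'(z')$ may be unbounded where $z'$ approaches $Z$, so we pass to a primitive. Let $\Theta$ be holomorphic on $\mathbb D$ with $\Theta'=f$, and $T(z)=\sum_{z'\in C(z)}\Theta(z')$. Locally $T=\sum_j\Theta\circ\rho_j$ and $T'=\sum_j(f\circ\rho_j)\rho_j'=E_Cf$. Since $C$ is confined, $T$ is bounded near each point of $\mathbb D$. By (F4), $T$ extends to $\mathbb D$, and so does $T'$.

Let $\mu_1,\mu_2$ be the pullbacks of $dA$ to $C$ under the locally biholomorphic maps $p_1,p_2$. On the graph of a local inverse $\rho$ we have $J=\rho'$, so $d\mu_2=|J|^2d\mu_1$. As in (F3), integration over $C$ against $\mu_1$ is summation over $z'\in C(z)$ followed by integration in $z$, and integration against $\mu_2$ is summation over $z\in C^t(z')$ followed by integration in $z'$. The sets $C(z)$ and $C^t(z')$ have $n(C)$ and $n(C^t)$ points off discrete sets. By the Cauchy--Schwarz inequality in the finite sum,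
\[
\|E_Cf\|^2\le n(C)\int_C|f(z')|^2|J|^2\,d\mu_1=n(C)\int_C|f(z')|^2\,d\mu_2=n(C)\,n(C^t)\,\|f\|^2 .
\]
For $f,h\in L^2_a$ the function $f(z')J\,\overline{h(z)}$ is $\mu_1$-integrable, as a product of the two square-integrable functions $f(z')J$ and $\overline{h(z)}$. Since $J\,d\mu_1=\overline{J^{-1}}\,d\mu_2$,
\[
\langle E_Cf,h\rangle=\int_Cf(z')\,\overline{h(z)}\,J\,d\mu_1=\int_Cf(z')\,\overline{h(z)\,\frac{\phi'(z')}{\phi'(z)}}\,d\mu_2=\langle f,E_{C^t}h\rangle .
\]
If $g(z)=g(z')$ on $C$, then $E_C(gf)=gE_Cf$ by the definition of $E_C$, and the same holds for $E_{C^t}=E_C^*$; so $E_C\in\mathcal V^*(g)$. The case $g=\phi$ gives $E_C\in\mathcal V^*(\phi)$. Finally, let $(z,z')\in X$ with $z\notin A(C)$. The set $C(z)$ lies in the fiber through $z'$, on which $G_{z'}$ vanishes except for $G_{z'}(z')=\phi'(z')$. So $(E_CG_{z'})(z)=\mathbf 1_C(z,z')\phi'(z)$. Every component has points with $z\notin A(C)$, and $c_{E_C}$ is constant on components; hence $c_{E_C}=\mathbf 1_C$.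
\end{proof}

\begin{corollary}\label{cor:basis}
The operators $E_C$, $C\in\mathcal C$, are linearly independent. The algebra $\mathcal V^*(\phi)$ is finite dimensional if and only if $\mathcal C$ is finite, and then $\{E_C\}_{C\in\mathcal C}$ is a basis of $\mathcal V^*(\phi)$.
\end{corollary}

\begin{proof}
The functions $c_{E_C}=\mathbf 1_C$ are linearly independent and $S\mapsto c_S$ is linear. If $\mathcal C$ is finite and $S\in\mathcal V^*(\phi)$, then $c_S=\sum_{C\in\mathcal C}c_S(C)\mathbf 1_C$ by Proposition~\ref{prop:only}, so $S=\sum_{C\in\mathcal C}c_S(C)E_C$ by Proposition~\ref{prop:constant}(c).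
\end{proof}

\begin{example}\label{ex:quartic}
Let $\phi(z)=z^4+tz^2$ with $0<t<2$. Then $\phi(z)-\phi(z')=(z^2-z'^2)(z^2+z'^2+t)$. The graphs of $z\mapsto z$ and $z\mapsto-z$ are admissible by Lemma~\ref{lem:graph}. Every other component $C$ lies in $\{z'^2=-t-z^2\}$, so $C(z)=\emptyset$ for real $z\in\mathbb D$ with $z^2\ge1-t$. These $z$ do not form a discrete set, so $C$ is not confined by Lemma~\ref{lem:geometry}. Hence $\mathcal V^*(\phi)$ is spanned by $I$ and $f\mapsto-f(-z)$; it equals $\mathcal V^*(z^2)$.
\end{example}

\section{From an equivalence relation to a Blaschke product}\label{sec:blaschke}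

If the admissible components are to describe the fibers of a function $B$, their union must be an equivalence relation. Transitivity is not evident from Definition~\ref{def:admissible}, but it follows from the fact that $\mathcal V^*(\phi)$ is an algebra.

\begin{lemma}\label{lem:compose}
Let $C,C'\in\mathcal C$, $(z,z')\in C$ and $(z',z'')\in C'$. Then $c_{E_CE_{C'}}(z,z'')\ge1$.
\end{lemma}

\begin{proof}
Let $\rho$ and $\rho'$ denote, in this proof only, the local inverses through $(z,z')$ and $(z',z'')$. For $\zeta$ in a small disk about $z$, the points $(\zeta,\rho(\zeta))$, $(\rho(\zeta),\zeta'')$ and $(\zeta,\zeta'')$, where $\zeta''=\rho'(\rho(\zeta))$, stay in the components of $(z,z')$, $(z',z'')$ and $(z,z'')$. Choose such a $\zeta\notin A(C)$. For $u\in C(\zeta)$ we have $(u,\zeta'')\in X$, and $c_{E_{C'}}=\mathbf 1_{C'}$ means $(E_{C'}G_{\zeta''})(u)=\mathbf 1_{C'}(u,\zeta'')\phi'(u)$. Therefore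
\[
c_{E_CE_{C'}}(\zeta,\zeta'')\,\phi'(\zeta)=(E_CE_{C'}G_{\zeta''})(\zeta)=\sum_{u\in C(\zeta)}\frac{\phi'(\zeta)}{\phi'(u)}\,\phi'(u)\,\mathbf 1_{C'}(u,\zeta'').
\]
So $c_{E_CE_{C'}}(\zeta,\zeta'')$ is the number of $u$ with $(\zeta,u)\in C$ and $(u,\zeta'')\in C'$, and $u=\rho(\zeta)$ is one of them. Positivity of all terms rules out cancellation. The claim follows from constancy on components.
\end{proof}

\begin{corollary}\label{cor:equiv}
The union of all admissible components is an equivalence relation on $\mathbb D\setminus Z$.
\end{corollary}

\begin{proof}
It contains the diagonal by Lemma~\ref{lem:graph} and is symmetric because $\mathcal C$ is closed under transposition. It is transitive by Lemma~\ref{lem:compose} and Proposition~\ref{prop:only} applied to $E_CE_{C'}\in\mathcal V^*(\phi)$.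
\end{proof}

We now build $B$. It must be constant on classes and of modulus close to $1$ near the circle. A product of one Blaschke factor $b_\lambda$ over a class has both properties, provided that the classes are finite; this is the only use of the dimension hypothesis. For the relation $z'=\pm z$ the recipe gives $b_\lambda(z)b_\lambda(-z)=b_{\lambda^2}(z^2)$. What remains is to show that $B$ identifies no more points than the relation does. This is a count of zeros, and we choose $\lambda$ generic to make the count easy.

\begin{proposition}\label{prop:B}
Let $\mathcal F\subset\mathcal C$ be finite, and suppose that $Y=\bigcup_{C\in\mathcal F}C$ is an equivalence relation on $\mathbb D\setminus Z$. Put $N=\sum_{C\in\mathcal F}n(C)$. Then there is a finite Blaschke product $B$ of degree $N\ge1$ such that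
\begin{equation}\label{eq:fibersB}
B^{-1}(B(z))=Y(z)\qquad\text{for all $z$ outside a countable set.}
\end{equation}
Moreover, $E_C\in\mathcal V^*(B)$ for all $C\in\mathcal F$, and every $g\in H^\infty$ with $g(z)=g(z')$ on $Y$ has the form $g=\psi\circ B$ with $\psi\in H^\infty$.
\end{proposition}

\begin{proof}
Since $Y$ is symmetric, $\mathcal F$ is closed under transposition. Let $A_1=\bigcup_{C\in\mathcal F}A(C)$, a set that is discrete in $\mathbb D$ and contains $Z$. Distinct components are disjoint, so each point of $\mathbb D\setminus A_1$ has a neighborhood over which $Y$ is the disjoint union of the graphs of $N$ local inverses; in particular $|Y(z)|=N$ for $z\notin A_1$. Let $A_2=A_1\cup Y(A_1)$. It is countable, because each $Y(a)$ lies in a fiber of $\phi$. By symmetry,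
\begin{equation}\label{eq:A2}
z\notin A_2\ \Longrightarrow\ z\notin A_1\ \text{ and }\ Y(z)\cap A_1=\emptyset .
\end{equation}
Fix $\lambda\in\mathbb D\setminus A_2$ and define
\[
B(z)=\prod_{z'\in Y(z)}b_\lambda(z'),\qquad z\in\mathbb D\setminus A_1 .
\]
This function is holomorphic and bounded by $1$, so it extends to $\mathbb D$ by (F4).

\emph{$B$ is a nonconstant finite Blaschke product.} Given $\varepsilon\in(0,1)$, choose $r<1$ with $|b_\lambda(\zeta)|\ge1-\varepsilon$ for $|\zeta|>r$. The set of $z$ such that $Y(z)$ meets $K=\{|\zeta|\le r\}$ is $\bigcup_{C\in\mathcal F}C^t(K)$, which lies in some disk $|z|\le r'<1$ because the finitely many $C^t$ are confined. So $|B(z)|\ge(1-\varepsilon)^N$ for $|z|>r'$, first off $A_1$ and then by continuity. By (F5), $B$ is a finite Blaschke product. Since $\lambda\in Y(\lambda)$, we have $B(\lambda)=0$, so $B$ is not constant.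

\emph{$B$ has no zero in $A_1$.} Suppose $z_1\in A_1$ and $B(z_1)=0$. Take $z_k\to z_1$ with $z_k\notin A_1$, and let $z_k'\in Y(z_k)$ minimize $|b_\lambda|$. Then $|b_\lambda(z'_k)|\le|B(z_k)|^{1/N}\to0$, so $z_k'\to\lambda$. Over a disk about $\lambda$, $Y$ is the union of the graphs of local inverses $\tau_1,\dots,\tau_N$. Since $z_k\in Y(z_k')$, there is a $j$ with $z_k=\tau_j(z_k')$ along a subsequence, and so $z_1=\tau_j(\lambda)\in Y(\lambda)\cap A_1$. This contradicts \eqref{eq:A2}.

\emph{$\deg B=N$.} For $z\notin A_1$ we have $B(z)=0$ if and only if $\lambda\in Y(z)$, that is, $z\in Y(\lambda)$. As $Y(\lambda)\cap A_1=\emptyset$, the zeros of $B$ are exactly the $N$ points of $Y(\lambda)$. Near such a point $z_0$, $B=\prod_jb_\lambda\circ\rho_j$ with local inverses $\rho_j$ taking distinct values. Exactly one $\rho_j(z_0)$ equals $\lambda$, and $\rho_j'(z_0)\ne0$, so the zero is simple.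

\emph{Fibers.} If $(z,z')\in Y$ and $z,z'\notin A_1$, then $Y(z)=Y(z')$ by transitivity and symmetry, so $B(z)=B(z')$. By \eqref{eq:A2}, for $z\notin A_2$ the fiber $B^{-1}(B(z))$ contains the $N$ points of $Y(z)$. It has at most $N$ points. This proves \eqref{eq:fibersB} for $z\notin A_2$.

\emph{Consequences.} On $C\in\mathcal F$ the continuous function $B(z)-B(z')$ vanishes off the countable set $C\cap p_1^{-1}(A_2)$, hence everywhere; so $E_C\in\mathcal V^*(B)$ by Proposition~\ref{prop:EC}. The statement on $g$ follows from \eqref{eq:fibersB} and Lemma~\ref{lem:factor}.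
\end{proof}

\section{Commutativity}\label{sec:abelian}

It remains to treat a finite Blaschke product. The statement is the known result quoted in Section~\ref{sec:intro}; we give a direct proof from Sections \ref{sec:fiber} and \ref{sec:surface}. Inside the disk the branch points permute the local inverses in a complicated way. But an operator is determined by its fiber matrices over any open set of values, so we may work over an annulus near the circle, where there is no branching and the fundamental group is abelian.

\begin{proposition}\label{prop:abelian}
If $B$ is a nonconstant finite Blaschke product, then $\mathcal V^*(B)$ is abelian.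
\end{proposition}

\begin{proof}
Let $N=\deg B$. Choose $s\in(0,1)$ larger than the moduli of all critical values of $B$ in $\mathbb D$, and let $\mathcal A=\{s<|w|<1\}$ and $\Omega=B^{-1}(\mathcal A)$. The map $B:\Omega\to\mathcal A$ is a proper local homeomorphism with $N$ points in each fiber, so it is an $N$-sheeted covering.

The set $\Omega$ is connected. It contains an annulus $\{r<|z|<1\}$ because $|B|\to1$ at the circle. Each component of $\Omega$ is itself a covering of $\mathcal A$, so it contains a point where $|B|$ exceeds $\max_{|z|\le r}|B(z)|$, and this point lies in $\{r<|z|<1\}$.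

By (F6) the deck group is generated by a map $\rho:\Omega\to\Omega$ of order $N$, and each fiber has the form $\{z,\rho(z),\dots,\rho^{N-1}(z)\}$. Apply Propositions \ref{prop:fiber} and \ref{prop:constant} with $B$ in place of $\phi$. For $S\in\mathcal V^*(B)$, the function $c_S$ has a constant value $s_k$ on the connected set $\{(z,\rho^k(z)):z\in\Omega\}\subset X_B$. So for almost every $w\in\mathcal A$ and every vector $x=(x_z)$ on the fiber $B^{-1}(w)$,
\[
(W_S(w)x)_z=\sum_{k=0}^{N-1}s_k\,x_{\rho^k(z)},\qquad\text{that is,}\qquad W_S(w)=\sum_{k=0}^{N-1}s_kP(w)^k,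
\]
where $(P(w)x)_z=x_{\rho(z)}$ does not depend on $S$. Hence for $S,T\in\mathcal V^*(B)$ we have $W_{ST}=W_SW_T=W_TW_S=W_{TS}$ almost everywhere on $\mathcal A$. For $p\in\mathcal P$ this gives $F_{STp}=F_{TSp}$ almost everywhere on $\mathcal A$, so $STp=TSp$ almost everywhere on $\Omega$ by (F3), and on $\mathbb D$ by the identity theorem. Thus $ST=TS$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The function $\phi$ is nonconstant, and $\mathcal C$ is finite by Corollary~\ref{cor:basis}. By Corollary~\ref{cor:equiv}, Proposition~\ref{prop:B} applies to $\mathcal F=\mathcal C$. It gives a nonconstant finite Blaschke product $B$ with $\phi=\psi\circ B$, $\psi\in H^\infty$, and $E_C\in\mathcal V^*(B)$ for all $C\in\mathcal C$. The $E_C$ span $\mathcal V^*(\phi)$, so $\mathcal V^*(\phi)\subset\mathcal V^*(B)$; the reverse inclusion is Lemma~\ref{lem:inclusion}. Proposition~\ref{prop:abelian} completes the proof.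
\end{proof}

\section{Classification, families, and finite fibers}\label{sec:complements}

\subsection*{The converse and the Blaschke factor}

\begin{lemma}\label{lem:blaschke}
Let $b$ be a nonconstant finite Blaschke product. Every component of $X_b$ is admissible, the numbers $n(C)$ sum to $\deg b$, and $\dim\mathcal V^*(b)$ is the number of components of $X_b$, which is at most $\deg b$.
\end{lemma}

\begin{proof}
For a component $C$ and compact $K\subset\mathbb D$, both $C(K)$ and $C^t(K)$ lie in the compact set $b^{-1}(b(K))$. So $C$ is admissible. If $C_1,\dots,C_k$ are distinct components and $z\notin\bigcup_iA(C_i)$, the sets $C_i(z)$ are disjoint subsets of a fiber, so $k\le\sum_in(C_i)\le\deg b$. Hence there are finitely many components. If $z$ lies outside all sets $A(C)$ and $b(z)$ is not a critical value, the sets $C(z)$ partition the $\deg b$ points of the fiber. The last claim is Corollary~\ref{cor:basis}.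
\end{proof}

\begin{theorem}\label{thm:class}
For nonconstant $\phi\in H^\infty$ the following are equivalent: \emph{(a)} $\dim\mathcal V^*(\phi)<\infty$; \emph{(b)} $\mathcal C$ is finite; \emph{(c)} $\mathcal V^*(\phi)=\mathcal V^*(B_0)$ for some finite Blaschke product $B_0$. In this case let $B$ be as in Theorem~\ref{thm:main} and $N=\deg B$. Then:
\begin{enumerate}
\item $B$ is the largest finite Blaschke right factor of $\phi$: if $\phi=g\circ b$ with $b$ a finite Blaschke product and $g\in H^\infty$, then $B=h\circ b$ with $h$ a finite Blaschke product. In particular $\deg b$ divides $N$, and $B$ is unique up to left composition with an automorphism of $\mathbb D$.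
\item $q=\dim\mathcal V^*(\phi)$ is the number of components of $X_B$. The operator $M_\phi$ has exactly $q$ minimal reducing subspaces; they are pairwise orthogonal and their sum is $L^2_a$.
\item $q\le N$, with equality if and only if $B=\mu_1\circ z^N\circ\mu_2$ with $\mu_1,\mu_2\in\mathrm{Aut}(\mathbb D)$; and $q\ge2$ if $N\ge2$. Hence $M_\phi$ is irreducible if and only if $N=1$.
\end{enumerate}
\end{theorem}

\begin{proof}
The equivalence of (a) and (b) is Corollary~\ref{cor:basis}, and (a) implies (c) by Theorem~\ref{thm:main}. Assume (c). If $B_0$ were constant, $M_\phi$ would commute with all bounded operators, so it would be scalar and $\phi$ constant. So $B_0$ is nonconstant and (a) follows from Lemma~\ref{lem:blaschke}.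

(1) The product $b$ is nonconstant because $\phi$ is, and $\mathcal V^*(b)\subset\mathcal V^*(\phi)=\mathcal V^*(B)$ by Lemma~\ref{lem:inclusion}. Let $C$ be a component of $X_b$ and $E_C$ the operator of Proposition~\ref{prop:EC} for $b$. It commutes with $M_B$, so for $z\notin A(C)$ and every polynomial $f$,
\[
\sum_{z'\in C(z)}\bigl(B(z')-B(z)\bigr)f(z')\,\frac{b'(z)}{b'(z')}=0 .
\]
Taking $f$ equal to $1$ at one point of the finite set $C(z)$ and $0$ at the others gives $B(z')=B(z)$ for $z'\in C(z)$. If $z$ lies outside the finitely many sets $A(C)$ and $b(z)$ is not a critical value, the sets $C(z)$ exhaust $b^{-1}(b(z))$. By Lemma~\ref{lem:factor}, $B=h\circ b$ with $h$ a finite Blaschke product, and $N=\deg h\cdot\deg b$. If $b$ has the same maximality property, then also $b=h_1\circ B$, so $\deg b=N$ and $\deg h=1$. This applies to any second choice of $B$ in Theorem~\ref{thm:main}, since the argument used only the conclusions of that theorem.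

(2) The first claim is Lemma~\ref{lem:blaschke} for $B$. An abelian von Neumann algebra of dimension $q$ is isomorphic to $\mathbb C^q$, so it has exactly $q$ minimal projections, which are mutually orthogonal with sum $I$.

(3) Lemma~\ref{lem:blaschke} gives $q\le N$. If $N\ge2$, the diagonal has $n=1<N$, so there is another component and $q\ge2$. If $N=1$, then $q=1$. This proves the statement on irreducibility.

Suppose $q=N$. Then $n(C)=1$ for every component $C$ of $X_B$. Over $\mathbb D\setminus A(C)$, $C$ is the graph of a bounded, locally injective holomorphic function $\rho$, which extends to $\mathbb D$ by (F4) and maps $\mathbb D$ into $\mathbb D$ by the maximum principle. Likewise $C^t$ gives a map $\sigma$. If $z\notin A(C)$ and $\rho(z)\notin A(C^t)$, then $(\rho(z),z)\in C^t$ gives $\sigma(\rho(z))=z$. The excluded set is countable, so $\sigma\circ\rho=\mathrm{id}$, and by symmetry $\rho\circ\sigma=\mathrm{id}$. Thus $\rho$ belongs to the group $G=\{\rho\in\mathrm{Aut}(\mathbb D):B\circ\rho=B\}$, and $C=\Gamma_\rho$ by Lemma~\ref{lem:graph}. Conversely each $\rho\in G$ gives the component $\Gamma_\rho$, and $\Gamma_\rho$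 determines $\rho$. So $|G|=N$.

The finite group $G$ has a fixed point in $\mathbb D$, namely the hyperbolic circumcenter of an orbit. To see this, let $d(a,x)=|b_a(x)|$, which is invariant under $\mathrm{Aut}(\mathbb D)$, and let $O$ be an orbit. The function $a\mapsto\max_{x\in O}d(a,x)$ is $G$-invariant and tends to $1$ at the circle, so it attains its minimum $r<1$ on a $G$-invariant set. If $r=0$, then $O$ is a point. If $r>0$ and there were two minimizers, move them by an automorphism to $\pm a$, $a\neq0$. The sets $\{d(\pm a,\cdot)\le r\}$ are Euclidean disks with centers $\pm c$ and radius $r_1=r(1-|a|^2)/(1-r^2|a|^2)<r$, and by the parallelogram law their intersection lies in $\{|x|\le r_1\}$. Then the point $0$ gives a value below $r$, a contradiction.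

Choose $\mu\in\mathrm{Aut}(\mathbb D)$ sending $0$ to the fixed point. Then $\mu^{-1}G\mu$ is a group of $N$ rotations, so it consists of the rotations by $N$th roots of unity, and $B\circ\mu$ is constant on the fibers of $z^N$. By Lemma~\ref{lem:factor}, $B\circ\mu=k(z^N)$ with $k$ a finite Blaschke product, of degree $1$ by comparison of degrees.

Conversely, by Lemma~\ref{lem:graph} the $N$ rotations by $N$th roots of unity give $N$ components of $X_{z^N}$, and there are no more by Lemma~\ref{lem:blaschke}. The map $(z,z')\mapsto(\mu_2(z),\mu_2(z'))$ is a homeomorphism of $X_{\mu_1\circ z^N\circ\mu_2}$ onto $X_{z^N}$, so the number of components is the same.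
\end{proof}

\subsection*{Families of functions}

\begin{theorem}\label{thm:family}
Let $\Phi\subset H^\infty$ and let $\mathcal V^*(\Phi)$ be the commutant of $\{M_g,M_g^*:g\in\Phi\}$. If $\dim\mathcal V^*(\Phi)<\infty$, then there is a finite Blaschke product $B$ with $\mathcal V^*(\Phi)=\mathcal V^*(B)$ and $\Phi\subset\{\psi\circ B:\psi\in H^\infty\}$. In particular $\mathcal V^*(\Phi)$ is abelian.
\end{theorem}

\begin{proof}
Some $\phi\in\Phi$ is nonconstant, since otherwise $\mathcal V^*(\Phi)$ contains all bounded operators. Form $X$, $G_a$, $c_S$ and $\mathcal C$ for this $\phi$, and let $\mathcal C_\Phi$ be the set of $C\in\mathcal C$ such that $g(z)=g(z')$ on $C$ for all $g\in\Phi$.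

Let $S\in\mathcal V^*(\Phi)\subset\mathcal V^*(\phi)$ and $g\in\Phi$. For $(z,z')\in X$ with $\phi(z)\notin N_S$, formula \eqref{eq:fiber} with $h=gG_{z'}$ gives $(S(gG_{z'}))(z)=c_S(z,z')\phi'(z)g(z')$, while $SM_g=M_gS$ gives $(S(gG_{z'}))(z)=g(z)c_S(z,z')\phi'(z)$. So $c_S(z,z')(g(z')-g(z))=0$ on a dense set, hence on $X$. Together with Proposition~\ref{prop:only} this shows:
\begin{equation}\label{eq:family}
S\in\mathcal V^*(\Phi),\ c_S(C)\neq0\ \Longrightarrow\ C\in\mathcal C_\Phi .
\end{equation}
Conversely, $E_C\in\mathcal V^*(\Phi)$ for $C\in\mathcal C_\Phi$ by the last sentence of Proposition~\ref{prop:EC}. These operators are linearly independent, so $\mathcal C_\Phi$ is finite, and by \eqref{eq:family} and injectivity of $S\mapsto c_S$ they span $\mathcal V^*(\Phi)$. The set $\mathcal C_\Phi$ contains the diagonal and is closed under transposition, and its union is transitive by Lemma~\ref{lem:compose} and \eqref{eq:family} applied to $E_CE_{C'}\in\mathcal V^*(\Phi)$. Proposition~\ref{prop:B} with $\mathcal F=\mathcal C_\Phi$ gives a nonconstant $B$ through which every $g\in\Phi$ factors, and $\mathcal V^*(\Phi)\subset\mathcal V^*(B)$.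 Lemma~\ref{lem:inclusion} gives $\mathcal V^*(B)\subset\mathcal V^*(g)$ for each $g\in\Phi$, hence equality. Proposition~\ref{prop:abelian} gives the last claim.
\end{proof}

\subsection*{One finite fiber}

A single finite fiber bounds the number of admissible components, because confinement forces all their sheets to pass through that fiber.

\begin{corollary}\label{cor:finite}
Suppose that for some $w_0$ the function $\phi-w_0$ has exactly $m$ zeros in $\mathbb D$, counted with multiplicity, where $1\le m<\infty$. Then $\mathcal V^*(\phi)=\mathcal V^*(B)$ with $B$ a finite Blaschke product, $\phi=\psi\circ B$ with $\psi\in H^\infty$, $\deg B$ divides $m$, and $\dim\mathcal V^*(\phi)\le m$. If $m=1$, then $M_\phi$ is irreducible.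
\end{corollary}

\begin{proof}
Let $U$ be a union of open disks about the points of $\phi^{-1}(w_0)$ with disjoint closures in $\mathbb D$. By Rouch\'e's theorem there is $\delta>0$ such that $\phi-w$ has exactly $m$ zeros in $U$ when $|w-w_0|<\delta$. Let $C_1,\dots,C_k\in\mathcal C$ be distinct, let $\phi(z_0)=w_0$, let $K\subset\mathbb D$ be a closed disk about $z_0$, and let $K'\subset\mathbb D$ be a compact set that contains all $C_i(K)$. On the compact set $K'\setminus U$ we have $|\phi-w_0|\ge\delta'$ for some $\delta'>0$. Choose $z\in K\setminus\bigcup_iA(C_i)$ with $|\phi(z)-w_0|<\min(\delta,\delta')$. The $\sum_in(C_i)$ distinct points of $\bigcup_iC_i(z)$ lie in $K'$ and are zeros of $\phi-\phi(z)$, so they lie in $U$. Hence $k\le\sum_in(C_i)\le m$. By Corollary~\ref{cor:basis}, $\dim\mathcal V^*(\phi)=|\mathcal C|\le m$, and Theorem~\ref{thm:main} applies. In $\phi-w_0=(\psi-w_0)\circ B$, a zero of $\psi-w_0$ of order $j$ at $\eta$ contributes $j\deg B$ zeros on $B^{-1}(\eta)$, so $\deg B$ divides $m$. For $m=1$ the dimension is $1$.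
\end{proof}

\section{A non-abelian example}\label{sec:example}

A von Neumann algebra is called \emph{finite} if every isometry in it is unitary; abelian algebras are finite.

\begin{proposition}\label{prop:example}
There is a nonconstant $\phi\in H^\infty$ such that $\mathcal V^*(\phi)$ contains a non-unitary isometry. In particular $\mathcal V^*(\phi)$ is not abelian, and not even a finite von Neumann algebra.
\end{proposition}

By Lemma~\ref{lem:graph}, a natural source is a Blaschke product $\beta$ of degree $2$ with $\phi\circ\beta=\phi$. The orbits of $\beta$ must not converge to a fixed point inside the disk, since $\phi$ would then be constant. We take a map of the half-plane whose orbits tend to infinity, semiconjugate it to $w\mapsto2w$, and compose with a bounded function invariant under doubling.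

\begin{proof}
On the upper half-plane $\mathbb H$ let $g(z)=2z-1/z$. Then $\operatorname{Im}g(z)=(2+|z|^{-2})\operatorname{Im}z$, so the rational map $g$, of degree $2$, preserves $\mathbb H$, the lower half-plane and $\mathbb R\cup\{\infty\}$. Hence the preimage in the sphere of a compact subset of $\mathbb H$ lies in $\mathbb H$, so $g:\mathbb H\to\mathbb H$ is proper and takes each value twice. Also $g'(z)=2+z^{-2}$ vanishes at $i/\sqrt2$.

Let $g^n$ be the iterates and $\sigma_n=2^{-n}g^n$. Since $|g^n(z)|\ge\operatorname{Im}g^n(z)\ge2^n\operatorname{Im}z$,
\[
|\sigma_{n+1}(z)-\sigma_n(z)|=\frac1{2^{n+1}|g^n(z)|}\le\frac1{2^{2n+1}\operatorname{Im}z}.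
\]
So $\sigma_n\to\sigma$ locally uniformly. We have $\operatorname{Im}\sigma(z)\ge\operatorname{Im}z$, so $\sigma$ is a nonconstant map into $\mathbb H$, and $\sigma_n\circ g=2\sigma_{n+1}$ gives $\sigma\circ g=2\sigma$. Put $\theta=\exp(2\pi i\operatorname{Log}\sigma/\log2)$ with the principal logarithm. Then $|\theta|=\exp(-2\pi\arg\sigma/\log2)<1$; $\theta$ is nonconstant because $\operatorname{Log}\sigma$ has open image; and $\theta\circ g=\theta$ because $\operatorname{Log}2\sigma=\log2+\operatorname{Log}\sigma$.

Let $\kappa:\mathbb D\to\mathbb H$ be conformal, $\phi=\theta\circ\kappa$ and $\beta=\kappa^{-1}\circ g\circ\kappa$. The map $\beta$ is a proper holomorphic self-map of $\mathbb D$, so by (F5) it is a finite Blaschke product, of degree $2$. It has the critical point $\zeta_0=\kappa^{-1}(i/\sqrt2)$, and $\phi\circ\beta=\phi$. By Lemma~\ref{lem:graph} and Proposition~\ref{prop:EC}, the operator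
\[
V=\tfrac1{\sqrt2}E_{\Gamma_\beta}:\ f\mapsto\tfrac1{\sqrt2}(f\circ\beta)\,\beta'
\]
lies in $\mathcal V^*(\phi)$. It is an isometry, since (F3) for $\beta$ gives $\int|f\circ\beta|^2|\beta'|^2dA=2\int|f|^2dA$. It is not unitary, since every function in its range vanishes at $\zeta_0$.
\end{proof}

In this example the iterates $\beta^k$ have degrees $2^k$, so the graphs $\Gamma_{\beta^k}$ are infinitely many admissible components. The relation of Corollary~\ref{cor:equiv} is still an equivalence relation, but the finite product in Proposition~\ref{prop:B} is no longer available.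

\begin{thebibliography}{1}
\bibitem{book} A printed mathematics book, Conjecture 4.4.8.
\end{thebibliography}
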